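\title{Undecidability of the modal logics of Hamming cubes}

\begin{abstract}
Call two points of $\omega^n$ adjacent if they differ in at most one coordinate. We prove that the unimodal logic of this frame is undecidable for every $n\ge 3$; it is decidable for $n\le 2$. The modality does not see in which coordinate two adjacent points differ, but one formula, imposed at all points, forces $n$ propositional variables to depend on $n$ different coordinates, one each. This makes every direction definable, and three directions suffice to encode the domino problem. The same device shows that the logic is polynomial-time equivalent to the product logic $\mathbf{S5}^n$, and that for $n\ge3$ it is $\Sigma^0_1$-complete, differs from the logic of the finite cubes, and lacks the finite model property.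
\end{abstract}

\section{Introduction}\label{sec:intro}

Modal formulas are built from propositional variables by $\neg$, $\wedge$ and $\Diamond$; the other Boolean connectives and $\Box=\neg\Diamond\neg$ are abbreviations. A \emph{Kripke frame} is a pair $F=(W,R)$ with $R\subseteq W\times W$. A \emph{valuation} assigns a subset of $W$ to each variable; Boolean connectives are evaluated pointwise, and $\Diamond\psi$ is true at $w$ iff $\psi$ is true at some $v$ with $wRv$. A formula is \emph{satisfiable} in $F$ if it is true at some point under some valuation, and \emph{valid} in $F$ if its negation is not satisfiable in $F$. The set of formulas valid in $F$ is $\mathrm{Log}(F)$, and the logic of a class of frames is the intersection of the logics of its members. The same definitions apply to \emph{$n$-modal} formulas, with diamonds $\Diamond_0,\dots,\Diamond_{n-1}$, and frames with $n$ relations.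

For sets $A$ and $I$, the \emph{Hamming relation} $H$ on the set $A^I$ of functions $I\to A$ holds between $f$ and $g$ iff they differ in exactly one coordinate, and $f\,\overline H\,g$ means that $f\,H\,g$ or $f=g$. We identify a natural number $n$ with $\{0,\dots,n-1\}$, always assume $n\ge1$, and write
\[
\mathcal H_n(A)=(A^n,\overline H),\qquad L_n=\mathrm{Log}(\omega^n,\overline H).
\]
For $d<n$ let $f\sim_d g$ mean that $f_j=g_j$ for all $j\ne d$. The $\sim_d$-class $\ell_d(f)$ of $f$ is the \emph{line through $f$ in direction $d$}, and $\overline H$ is the union of $\sim_0,\dots,\sim_{n-1}$. Thus $\Diamond\psi$ says that $\psi$ holds somewhere on one of the $n$ lines through the current point. For $n=2$ this is the move of a rook.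

For $n=1$ all points are related and $L_1=\mathbf{S5}$, the logic of the frames whose relation is an equivalence (\emph{$\mathbf{S5}$-frames}). In general, two points of $A^n$ are joined by an $\overline H$-path of length exactly $n$: correct the coordinates one at a time, staying put when there is nothing to correct. Hence
\[
\blacksquare\psi:=\Box^n\psi
\]
is the universal modality of $\mathcal H_n(A)$: it is true at a point iff $\psi$ is true at all points. So $\Box^np\to\Box^{n+1}p$ belongs to $L_n$. It does not belong to $L_{n+1}$ (make $p$ true exactly at the points that agree with a given one in at least one coordinate), while $L_{n+1}\subseteq L_n$ because forgetting the last coordinate is a p-morphism in the sense of Section~\ref{sec:prelim}. The logics therefore form a strictly decreasing chain $\mathbf{S5}=L_1\supsetneq L_2\supsetneq L_3\supsetneq\cdots$.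

The finer frame
\[
\mathcal P_n(A)=(A^n,\sim_0,\dots,\sim_{n-1})
\]
has one diamond per direction. It is a product in the following sense. The \emph{product} of frames $(W_0,R_0),\dots,(W_{n-1},R_{n-1})$ is the set $W_0\times\dots\times W_{n-1}$ with $n$ relations, the $d$-th of which holds between $f$ and $g$ iff $f_dR_dg_d$ and $f_j=g_j$ for $j\ne d$; and $\mathbf{S5}^n$ is the $n$-modal logic of all products of $n$ $\mathbf{S5}$-frames. Reading $\Diamond$ as the disjunction of the $\Diamond_d$ turns $L_n$ into the direction-blind fragment of $\mathbf{S5}^n$. Since $\mathbf{S5}^2$ is decidable, so is $L_2$. At the other extreme, it is known (and not used below) that $\mathrm{Log}(A^I,\overline H)$ is the logic $\mathbf{TB}$ of all reflexive symmetric frames whenever $I$ is infinite and $|A|>1$; this logic is decidable too, because the least filtration of a reflexive symmetric model through the subformulas of a formula is finite, reflexive and symmetric. This leaves the following question.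

\medskip
\noindent\textbf{Problem.} \emph{Is there an $n\ge3$ such that $\mathrm{Log}(\omega^n,\overline H)$ is decidable?}
\medskip

A positive answer looks plausible. To simulate a computation one wants a grid, hence a way to tell a horizontal step from a vertical one, and permutations of the coordinates are automorphisms of $\mathcal H_n(A)$, so that nothing in the frame singles out a direction. Nevertheless the answer is negative.

\begin{theorem}\label{thm:main}
For every $n\ge3$ the logic $L_n=\mathrm{Log}(\omega^n,\overline H)$ is undecidable. Thus $L_n$ is decidable if and only if $n\le2$.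
\end{theorem}

The method gives more. Let $\mathrm{Fin}_n$ be the logic of the class $\{\mathcal H_n(m):2\le m<\omega\}$ of finite cubes. A set is $\Sigma^0_1$ if it is recursively enumerable (r.e.), and $\Sigma^0_1$-complete if in addition every r.e.\ set many-one reduces to it.

\begin{theorem}\label{thm:strong}
Let $n\ge3$.
\begin{enumerate}
\item[(1)] $L_n$ is $\Sigma^0_1$-complete.
\item[(2)] No set $L$ of formulas with $L_n\subseteq L\subseteq\mathrm{Fin}_n$ is decidable.
\item[(3)] $\mathrm{Fin}_n$ is co-r.e.\ but not r.e. In particular $L_n\subsetneq\mathrm{Fin}_n$, so some formula is satisfiable in $(\omega^n,\overline H)$ but in no $(m^n,\overline H)$ with $m$ finite.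
\item[(4)] $\mathrm{Log}(\omega^n,H)$, for the irreflexive Hamming relation, is $\Sigma^0_1$-complete, hence undecidable.
\end{enumerate}
\end{theorem}

\begin{theorem}\label{thm:equiv}
For every fixed $n\ge1$, $\mathbf{S5}^n$ and $L_n$ are polynomial-time many-one reducible to each other. Consequently $L_n$ is coNP-complete for $n=1$, coNExpTime-complete for $n=2$, and $\Sigma^0_1$-complete for each $n\ge3$.
\end{theorem}

A logic $L$ has the \emph{finite model property} if every formula outside $L$ is refuted in some finite Kripke frame that validates all of $L$. The frame is arbitrary here; it need not be a cube.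

\begin{corollary}\label{cor:fmp}
For $n\ge3$, $L_n$ lacks the finite model property.
\end{corollary}

All four statements rest on one observation: the symmetry between directions belongs to the frame, and a valuation can break it. Section~\ref{sec:rigid} exhibits a formula $\chi$ whose truth at all points forces each of the variables $p_0,\dots,p_{n-1}$ to depend on one coordinate only, different variables on different coordinates. A step that changes the value of $p_i$ is then a step in a known direction, and Section~\ref{sec:directions} turns this into a translation of the $n$-modal language into the unimodal one. Section~\ref{sec:domino} encodes the domino problem with three diamonds, and Sections~\ref{sec:strong} and~\ref{sec:products} prove the remaining results.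

\section{Changing the base set}\label{sec:prelim}

We use two textbook facts, which hold for any number of modalities.

A \emph{p-morphism} from a frame $F$ onto a frame $F'$ is a surjection $u$ between their sets of points such that, for each pair $R,R'$ of corresponding relations, $wRv$ implies $u(w)R'u(v)$, and $u(w)R'v'$ implies that $wRv$ and $u(v)=v'$ for some $v$. If a valuation on $F'$ is pulled back along $u$, a formula is true at $w$ iff it is true at $u(w)$. So whatever is satisfiable in $F'$ is satisfiable in $F$, and $\mathrm{Log}(F)\subseteq\mathrm{Log}(F')$.

If a set $U$ of points of $F$ is closed under the relations ($w\in U$ and $wRv$ imply $v\in U$), then restricting the frame and the valuation to $U$ does not change the truth value of any formula at a point of $U$. The restriction is a \emph{generated subframe}; it validates every formula valid in $F$.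

The relations $\sim_d$ are defined in the same way on any Cartesian product of $n$ sets.

\begin{lemma}\label{lem:inflate}
Let $h_d:A\to B_d$ $(d<n)$ be surjections. Then $u(f)=(h_0(f_0),\dots,h_{n-1}(f_{n-1}))$ is a p-morphism from $\mathcal P_n(A)$ onto $(B_0\times\dots\times B_{n-1},\sim_0,\dots,\sim_{n-1})$. If all $B_d$ equal $B$, then $u$ is also a p-morphism from $\mathcal H_n(A)$ onto $\mathcal H_n(B)$. In particular $L_n\subseteq\mathrm{Log}(\mathcal H_n(B))$ for every countable $B\ne\emptyset$, and $L_n\subseteq\mathrm{Fin}_n$.
\end{lemma}

\begin{proof}
The map $u$ is onto because each $h_d$ is. If $f$ and $g$ agree outside $d$, so do $u(f)$ and $u(g)$. If $u(f)\sim_dk$, let $g$ be obtained from $f$ by replacing $f_d$ with an element of $h_d^{-1}(k_d)$; then $f\sim_dg$ and $u(g)=k$. The two conditions hold for each $\sim_d$, so they hold for the union $\overline H$. A countable nonempty $B$ is the image of a surjection from $\omega$.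
\end{proof}

\begin{lemma}\label{lem:s5n}
$\mathbf{S5}^n$ is the logic of the class $\{\mathcal P_n(A):|A|\ge2\}$.
\end{lemma}

\begin{proof}
The frame $\mathcal P_n(A)$ is the product of $n$ copies of the $\mathbf{S5}$-frame $(A,A\times A)$. Conversely, let $\varphi$ be true at a point $w$ of a product of $\mathbf{S5}$-frames, and let $B_d$ be the equivalence class of $w_d$ in the $d$-th factor. The set $B_0\times\dots\times B_{n-1}$ is closed under the relations, which restrict to $\sim_0,\dots,\sim_{n-1}$ on it, so $\varphi$ is satisfiable in this generated subframe. Take $A$ with $|A|\ge2$ and $|A|\ge|B_d|$ for all $d$. By Lemma~\ref{lem:inflate}, $\varphi$ is satisfiable in $\mathcal P_n(A)$.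
\end{proof}

\begin{lemma}\label{lem:slice}
Let $n\ge3$ and let $\varphi$ contain no diamonds other than $\Diamond_0,\Diamond_1,\Diamond_2$. Then $\varphi$ is satisfiable in $\mathcal P_n(A)$ iff it is satisfiable in $\mathcal P_3(A)$. Consequently $\mathbf{S5}^3\subseteq\mathbf{S5}^n$.
\end{lemma}

\begin{proof}
Only $\sim_0,\sim_1,\sim_2$ matter for the truth of $\varphi$. For $\rho\in A^n$ the slice $\{f:f_j=\rho_j\text{ for all }j\ge3\}$ is closed under these relations and isomorphic to $\mathcal P_3(A)$. Every point lies in such a slice, and every valuation on a slice extends to $A^n$. The inclusion follows by Lemma~\ref{lem:s5n}.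
\end{proof}

A point of $A^n$ is an assignment of elements of $A$ to individual variables $x_0,\dots,x_{n-1}$, and moving along a line in direction $d$ is what the quantifier $\exists x_d$ does. This yields the upper bound on the complexity of $L_n$.

\begin{lemma}\label{lem:re}
For a unimodal formula $\varphi$ the following are equivalent: $\varphi$ is satisfiable in $\mathcal H_n(\omega)$; in $\mathcal H_n(A)$ for some $A$ with $|A|\ge2$; in $\mathcal H_n(A)$ for some $A\neq\emptyset$. Moreover, $L_n$ is r.e.
\end{lemma}

\begin{proof}
Assign an $n$-ary predicate symbol $Q$ to each variable $q$. Let $q^*=Q(x_0,\dots,x_{n-1})$, let $*$ commute with $\neg$ and $\wedge$, and let $(\Diamond\psi)^*=\bigvee_{d<n}\exists x_d\,\psi^*$. Valuations on $A^n$ are the same thing as first-order structures with domain $A$, and by induction $\psi$ is true at $f$ iff $\psi^*$ holds under the assignment $x_d\mapsto f_d$; the step for $\Diamond$ is the identity $\overline H=\bigcup_d{\sim_d}$.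

Each of the three conditions implies the next. If $\varphi$ is satisfiable in some $\mathcal H_n(A)$, then $\varphi^*$ is satisfied in a structure, hence in one with a countable domain $B$ by the downward L\"owenheim--Skolem theorem. So $\varphi$ is satisfiable in $\mathcal H_n(B)$ and, by Lemma~\ref{lem:inflate}, in $\mathcal H_n(\omega)$. It follows that $\varphi\in L_n$ iff $\varphi^*$ is a valid first-order formula, which is an r.e.\ condition by the completeness theorem.
\end{proof}

\section{Rigid colorings of the cube}\label{sec:rigid}

Fix variables $p_0,\dots,p_{n-1}$. A valuation on $A^n$ gives every point $f$ a \emph{color} $\pi(f)\in2^n$, where the bit $\pi(f)_i$ is $1$ iff $p_i$ is true at $f$. Call $\pi$ a \emph{product coloring} if there are a permutation $\sigma$ of $n$ and nonconstant maps $c_i:A\to2$ with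
\begin{equation}\label{eq:product}
\pi(f)_i=c_i(f_{\sigma(i)})\qquad\text{for all } f\in A^n,\ i<n .
\end{equation}
We want a unimodal formula that holds everywhere exactly for product colorings. The formula cannot mention directions; it can only say which colors a point sees among its neighbors. A product coloring has two properties of this kind:
\begin{enumerate}
\item[(a)] if $f\,\overline H\,g$, then $\pi(f)$ and $\pi(g)$ differ in at most one bit;
\item[(b)] for all $f$ and $i$ there is $g$ with $f\,\overline H\,g$ and $\pi(g)_i\ne\pi(f)_i$.
\end{enumerate}
With $p^1=p$ and $p^0=\neg p$, put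
\[
\chi=\bigwedge_{i<n}\bigl((p_i\to\Diamond\neg p_i)\wedge(\neg p_i\to\Diamond p_i)\bigr)\ \wedge\bigwedge_{i<j<n}\ \bigwedge_{\alpha,\beta\in\{0,1\}}\bigl(p_i^\alpha\wedge p_j^\beta\to\neg\Diamond(p_i^{1-\alpha}\wedge p_j^{1-\beta})\bigr).
\]
The first group of conjuncts is true at $f$ iff every bit of $\pi(f)$ is flipped at some neighbor, the second iff no neighbor has two bits flipped. So $\chi$ is true at all points iff (a) and (b) hold. The point of this section is that these local conditions already force \eqref{eq:product}.

\begin{example}[the case $n=2$]\label{ex:two}
Picture $A^2$ as a board whose rows are the lines in direction $0$ and whose columns are the lines in direction $1$. The colors are $00,01,10,11$. All points of a row are neighbors, so by (a) a row does not contain both $00$ and $11$, nor both $01$ and $10$. Hence a row contains at most two colors, and along it at most one of the two bits varies. The same holds for columns. By (b), at a point $f$ both bits must vary along a line through $f$, and there are only two such lines. So either bit $0$ varies along the row of $f$ and bit $1$ along its column, or the other way round. Which alternative holds at $f$ can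 be read off from the row of $f$ alone, and also from its column alone, so it is the same at all points of a row and at all points of a column, hence everywhere. In the first alternative $p_0$ is constant on columns and depends only on $f_0$, while $p_1$ depends only on $f_1$; in the second the roles are exchanged.
\end{example}

The counting argument works in every dimension and attaches to each point a bijection between directions and bits. The last step does not: a line in direction $d$ determines only the bit attached to $d$, and for $n\ge3$ the other $n-1$ directions might be matched to bits differently at different points of the line. A rectangle spanned by two directions excludes this. Below, $\oplus$ is addition modulo $2$ on $2^n$ and $\varepsilon_i$ is the $i$-th unit vector.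

\begin{lemma}[rigidity]\label{lem:rigid}
A map $\pi:A^n\to2^n$ with $A\ne\emptyset$ satisfies \textup{(a)} and \textup{(b)} iff it is a product coloring.
\end{lemma}

\begin{proof}
Let $\pi$ satisfy \eqref{eq:product}. A change of coordinate $d$ can affect only the bit $\sigma^{-1}(d)$, which gives (a). Since $c_i$ is nonconstant, some change of coordinate $\sigma(i)$ flips bit $i$, which gives (b). Conversely, assume (a) and (b).

\emph{Step 1: every line has exactly two colors.} Fix $f$. By (a), every point of $\ell_d(f)$ has color $\pi(f)$ or $\pi(f)\oplus\varepsilon_i$ for some $i$. Two points of one line are neighbors, and $\pi(f)\oplus\varepsilon_i$ and $\pi(f)\oplus\varepsilon_j$ differ in two bits if $i\ne j$, so at most one $i$ occurs on $\ell_d(f)$. By (b) and (a), for every $i<n$ the color $\pi(f)\oplus\varepsilon_i$ occurs on some line through $f$. There are $n$ values of $i$ to be placed on $n$ lines, at most one per line. Hence there is a bijection $\delta_f:n\to n$ such that the set of colors on $\ell_d(f)$ is exactly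
\[
\{\pi(f),\ \pi(f)\oplus\varepsilon_{\delta_f(d)}\}.
\]
The number $\delta_f(d)$ is the bit in which the two colors of the line differ, so it depends only on the line: $\delta_g(d)=\delta_f(d)$ whenever $g\sim_df$.

\emph{Step 2: if $g\sim_df$ and $\pi(g)\ne\pi(f)$, then $\delta_g=\delta_f$.} Put $a=\delta_f(d)=\delta_g(d)$, so that $\pi(g)=\pi(f)\oplus\varepsilon_a$. Let $d'\ne d$, $b=\delta_f(d')$ and $b'=\delta_g(d')$. Both $b$ and $b'$ differ from $a$, as $\delta_f$ and $\delta_g$ are injective; we must show $b=b'$. Choose $h\sim_{d'}f$ with $\pi(h)=\pi(f)\oplus\varepsilon_b$, and let $k$ be the fourth corner of the rectangle on $f,g,h$: it agrees with $f$ except that $k_d=g_d$ and $k_{d'}=h_{d'}$. Then $k\sim_{d'}g$ and $k\sim_dh$. From $k\sim_{d'}g$ and Step 1,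
\[
\pi(k)=\pi(f)\oplus\varepsilon_a\qquad\text{or}\qquad\pi(k)=\pi(f)\oplus\varepsilon_a\oplus\varepsilon_{b'} .
\]
From $k\sim_dh$ and (a), $\pi(k)$ differs from $\pi(f)\oplus\varepsilon_b$ in at most one bit. The first option differs from it in the two bits $a,b$, which is impossible. The second differs from it in the three bits $a,b,b'$ unless $b'=b$. So $b'=b$.

\emph{Step 3: $\delta_f$ does not depend on $f$.} Let $g\sim_df$. If $\pi(g)=\pi(f)$, Step 1 provides $h$ on the same line with the other color, and Step 2 gives $\delta_f=\delta_h=\delta_g$. So neighbors have the same bijection in all cases, and any two points are joined by a path. Write $\delta$ for the common value and $\sigma=\delta^{-1}$.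

A move in direction $d$ can change only the bit $\delta(d)$, so bit $i$ is unchanged by moves in directions other than $\sigma(i)$. Two points with the same coordinate $\sigma(i)$ are joined by such moves. Hence $\pi(f)_i=c_i(f_{\sigma(i)})$ for some $c_i:A\to2$, which is nonconstant by (b).
\end{proof}

\begin{remark}
Each ingredient is needed. Constant colorings satisfy (a) alone. On $A^n=2^2$, making both $p_0$ and $p_1$ true iff $f_0=f_1$ gives (b) alone, and $p_0$ depends on both coordinates. The number of variables must equal the dimension, as the count in Step 1 suggests: the single variable $p_0$ of the last example satisfies the one-bit versions of (a) and (b). Finally, $\sigma$ cannot be prescribed by any formula, because permuting coordinates is an automorphism of $\mathcal H_n(A)$.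
\end{remark}

\section{Definable directions}\label{sec:directions}

Under a product coloring, a neighbor of $f$ with the opposite value of $p_i$ must lie on $\ell_{\sigma(i)}(f)$. The formula
\[
B_i\psi:=\bigl(p_i\wedge\Diamond(\neg p_i\wedge\psi)\bigr)\vee\bigl(\neg p_i\wedge\Diamond(p_i\wedge\psi)\bigr)
\]
looks for $\psi$ at such neighbors. It sees only part of the line. Take $A=3$ and $n=2$, with $p_0$ true iff $f_0\ge1$ and $p_1$ true iff $f_1=2$. The point $f=(1,0)$, its neighbor $(2,0)$ in direction $0$ and its neighbor $(1,1)$ in direction $1$ all have color $10$, so colors do not separate the two steps out of $f$. But $(2,0)$ is reached by two steps that both flip $p_0$, namely $(1,0),(0,0),(2,0)$, and $(1,1)$ is not, since such steps never change $f_1$. Accordingly, put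
\[
\langle i\rangle\psi:=B_i(\psi\vee B_i\psi).
\]

\begin{lemma}\label{lem:direction}
Let a valuation on $\mathcal H_n(A)$ induce a product coloring \eqref{eq:product}. Then $\langle i\rangle\psi$ is true at $f$ iff $\psi$ is true at some $g\sim_{\sigma(i)}f$.
\end{lemma}

\begin{proof}
Let $\ell=\ell_{\sigma(i)}(f)$ and split it into the set $\ell^{=}$ of points with the same value of $p_i$ as $f$ and the set $\ell^{\ne}$ of the remaining points. If $g\,\overline H\,g'$ and $p_i$ has different values at $g$ and $g'$, then these points differ in exactly one coordinate, which must be $\sigma(i)$ by \eqref{eq:product}. So at a point of $\ell^{=}$ the formula $B_i\theta$ says that $\theta$ is true somewhere in $\ell^{\ne}$, and at a point of $\ell^{\ne}$ it says that $\theta$ is true somewhere in $\ell^{=}$. Therefore $\langle i\rangle\psi$ is true at $f$ iff $\psi$ is true somewhere in $\ell^{\ne}$, or $\ell^{\ne}$ is nonempty and $\psi$ is true somewhere in $\ell^{=}$. Since $c_i$ is nonconstant, $\ell^{\ne}$ is nonempty.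
\end{proof}

For an $n$-modal formula $\varphi$ in which $p_0,\dots,p_{n-1}$ do not occur, let $\varphi^\sharp$ be the unimodal formula obtained by replacing each $\Diamond_i$ with $\langle i\rangle$, from the inside out. The following statement is the only form in which colorings of cubes are used later.

\begin{proposition}[transfer]\label{prop:transfer}
Let $|A|\ge2$ and let $\varphi$ be an $n$-modal formula without $p_0,\dots,p_{n-1}$. Then $\varphi$ is satisfiable in $\mathcal P_n(A)$ iff $\blacksquare\chi\wedge\varphi^\sharp$ is satisfiable in $\mathcal H_n(A)$.
\end{proposition}

\begin{proof}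
Under a valuation that induces a product coloring with permutation $\sigma$, Lemma~\ref{lem:direction} and induction on $\varphi$ show that $\varphi^\sharp$ is true at $f$ in $\mathcal H_n(A)$ iff $\varphi$ is true at $f$ in the frame $\mathcal P^\sigma=(A^n,\sim_{\sigma(0)},\dots,\sim_{\sigma(n-1)})$.

Let $\varphi$ be true at $f$ in $\mathcal P_n(A)$. Fix $a\in A$ and change the valuation so that $p_i$ is true at $g$ iff $g_i=a$; this does not affect $\varphi$. As $|A|\ge2$, this is a product coloring with $\sigma$ the identity. So $\varphi^\sharp$ is true at $f$, and $\chi$ is true everywhere by Lemma~\ref{lem:rigid}.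

Conversely, let $\blacksquare\chi\wedge\varphi^\sharp$ be true at $f$. Then $\chi$ is true everywhere, Lemma~\ref{lem:rigid} gives a product coloring with some $\sigma$, and $\varphi$ is satisfiable in $\mathcal P^\sigma$. The bijection $g\mapsto g\circ\sigma$ of $A^n$ is an isomorphism from $\mathcal P^\sigma$ to $\mathcal P_n(A)$: points $g,g'$ agree outside $\sigma(i)$ iff $g_{\sigma(j)}=g'_{\sigma(j)}$ for all $j\ne i$, that is, iff $g\circ\sigma\sim_ig'\circ\sigma$.
\end{proof}

\section{Dominoes in three directions}\label{sec:domino}

A \emph{domino system} is a triple $D=(T,\mathrm{Hor},\mathrm{Ver})$ with $T$ finite and $\mathrm{Hor},\mathrm{Ver}\subseteq T\times T$. A \emph{tiling} of $\omega\times\omega$ (or of $\mathbb Z^2$) by $D$ is a map $\tau$ from this set to $T$ with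
\[
(\tau(i,j),\tau(i+1,j))\in\mathrm{Hor},\qquad(\tau(i,j),\tau(i,j+1))\in\mathrm{Ver}\qquad\text{for all }i,j .
\]
By K\"onig's lemma, $D$ tiles $\omega\times\omega$ iff it tiles $\mathbb Z^2$, both being equivalent to the existence of correctly tiled squares of every size; we then say that $D$ \emph{tiles}. We say that $D$ \emph{tiles periodically} if it has a tiling of $\mathbb Z^2$ with $\tau(i+m,j)=\tau(i,j+m)=\tau(i,j)$ for some $m\ge1$. Berger's theorem \cite{Berger} states that the set of systems that tile is undecidable. Its proof reduces the halting problem to non-tileability, so the set of systems that do not tile is $\Sigma^0_1$-complete.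

We write the points of $A^3$ as $(x,y,z)$, so that $\Diamond_0,\Diamond_1,\Diamond_2$ vary $x,y,z$ respectively. The tiling is to live on the pairs $(x,y)$. The difficulty is to compare the tile at $(x,y)$ with the tile at its right neighbor $(x',y)$: the diamond $\Diamond_0$ reaches all points of the row and has no notion of ``next''. The third coordinate supplies one. In the intended model, with $A=\omega$ and a tiling $\tau$, we use the following variables, whose subscripts record the coordinates on which they depend:
\[
\begin{array}{llll}
e_{xz}:\ x=z,\quad & s_{xz}:\ z=x+1,\quad & e_{yz}:\ y=z,\quad & s_{yz}:\ z=y+1,\\[2pt]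
t_{xy}:\ \tau(x,y)=t,\quad & t_{zy}:\ \tau(z,y)=t,\quad & t_{xz}:\ \tau(x,z)=t\quad & (t\in T).
\end{array}
\]
Fix $y$ and $z\ge1$ and walk along the line in direction $0$. On it, $s_{xz}$ marks the point $x=z-1$ and $e_{xz}$ marks the point $x=z$. The variables $t_{zy}$ are constant on the line, so they can pick up the tile at the second point and deliver it to the first, where a Boolean clause compares it with the local tile. The marks do not depend on $y$, so the same $z$ links the same two columns in every row; this is what produces a grid. With only the coordinates $x$ and $z$ the device would yield a single row.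

No formula can force $e_{xz}$ to be the true diagonal: by Lemma~\ref{lem:inflate}, a model may be pulled back along a surjection $h$, after which $e_{xz}$ means $h(x)=h(z)$. So we only write down the consequences of the intended meaning that the argument above uses. Let $\Theta_D$ be the conjunction of the following formulas, where $t,t'$ range over $T$.
\begin{enumerate}
\item[(D1)] $q\to\Box_2q$ for $q=t_{xy}$; \ $q\to\Box_1q$ for $q=e_{xz},s_{xz},t_{xz}$; \ $q\to\Box_0q$ for $q=e_{yz},s_{yz},t_{zy}$.
\item[(D2)] $\Diamond_2s_{xz}$, \ $\Diamond_0e_{xz}$, \ $\Diamond_2s_{yz}$, \ $\Diamond_1e_{yz}$.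
\item[(D3)] $\bigvee_{t\in T}t_{xy}$.
\item[(D4)] $e_{xz}\wedge t_{xy}\to t_{zy}$ \ and \ $e_{yz}\wedge t_{xy}\to t_{xz}$.
\item[(D5)] $\neg(s_{xz}\wedge t_{xy}\wedge t'_{zy})$ for $(t,t')\notin\mathrm{Hor}$; \ $\neg(s_{yz}\wedge t_{xy}\wedge t'_{xz})$ for $(t,t')\notin\mathrm{Ver}$.
\end{enumerate}
Put $\Psi_D=\Box_0\Box_1\Box_2\Theta_D$. In $\mathcal P_3(A)$ it is true at a point iff $\Theta_D$ is true at all points.

\begin{lemma}\label{lem:domino}
\begin{enumerate}
\item[(i)] If $\Psi_D$ is satisfiable in $\mathcal P_3(A)$ for some $A$, then $D$ tiles.
\item[(ii)] If $D$ tiles, then $\Psi_D$ is satisfiable in $\mathcal P_3(\omega)$.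
\item[(iii)] If $D$ tiles periodically, then $\Psi_D$ is satisfiable in $\mathcal P_3(m)$ for some finite $m\ge2$.
\end{enumerate}
\end{lemma}

\begin{proof}
(i) Let $\Theta_D$ be true at all points of $A^3$. If $q\to\Box_dq$ is true everywhere, then $q$ is true at all points of a line in direction $d$ or at none. So by (D1) each variable depends only on the two coordinates in its subscript, and we write $e_{xz}(x,z)$, $t_{xy}(x,y)$, $t_{zy}(z,y)$ and so on for its truth at any point with these coordinates.

Pick any $x_0\in A$. Given $x_i$, the clause $\Diamond_2s_{xz}$ at a point with first coordinate $x_i$ gives $z_{i+1}$ with $s_{xz}(x_i,z_{i+1})$, and the clause $\Diamond_0e_{xz}$ at a point with third coordinate $z_{i+1}$ gives $x_{i+1}$ with $e_{xz}(x_{i+1},z_{i+1})$. In the same way the other two clauses of (D2) give elements $y_j$ and $w_{j+1}$ of $A$ $(j<\omega)$ with $s_{yz}(y_j,w_{j+1})$ and $e_{yz}(y_{j+1},w_{j+1})$. By (D3), for all $i,j$ choose a tile $t=\tau(i,j)$ with $t_{xy}(x_i,y_j)$.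

\emph{Horizontal condition.} Let $t=\tau(i,j)$ and $t'=\tau(i+1,j)$. At $(x_{i+1},y_j,z_{i+1})$ both $e_{xz}$ and $t'_{xy}$ are true, so (D4) gives $t'_{zy}(z_{i+1},y_j)$. At $(x_i,y_j,z_{i+1})$ the variables $s_{xz}$, $t_{xy}$ and $t'_{zy}$ are then all true, and (D5) gives $(t,t')\in\mathrm{Hor}$.

\emph{Vertical condition.} Let $t=\tau(i,j)$ and $t'=\tau(i,j+1)$. At $(x_i,y_{j+1},w_{j+1})$ both $e_{yz}$ and $t'_{xy}$ are true, so (D4) gives $t'_{xz}(x_i,w_{j+1})$. At $(x_i,y_j,w_{j+1})$ the variables $s_{yz}$, $t_{xy}$ and $t'_{xz}$ are then all true, and (D5) gives $(t,t')\in\mathrm{Ver}$.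

(ii), (iii) In (ii) let $A=\omega$ and let $\tau$ be a tiling of $\omega\times\omega$. In (iii) let $m$ be a period, doubled if necessary so that $m\ge2$; let $A=m$ with addition modulo $m$, so that $\tau$ is defined on $A\times A$ and satisfies the tiling conditions there. In both cases interpret the variables as in the table above. Then (D1) holds because each variable ignores the coordinate missing from its subscript, and (D3) holds with $t=\tau(x,y)$. The witnesses for (D2) are $z=x+1$, $x=z$, $z=y+1$ and $y=z$. For (D4): if $x=z$ then $\tau(z,y)=\tau(x,y)$, and if $y=z$ then $\tau(x,z)=\tau(x,y)$. For (D5): if $z=x+1$ then $(\tau(x,y),\tau(z,y))\in\mathrm{Hor}$, and if $z=y+1$ then $(\tau(x,y),\tau(x,z))\in\mathrm{Ver}$.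
\end{proof}

Part (i) uses neither that the $x_i$ are distinct nor that a point carries only one tile. This slack is what makes the finite models in (iii) possible.

For $n\ge3$ regard $\Psi_D$ as an $n$-modal formula and put
\[
\Phi_D=\blacksquare\chi\wedge\Psi_D^\sharp ,
\]
a unimodal formula computable from $D$. By Proposition~\ref{prop:transfer} and Lemma~\ref{lem:slice}, for $|A|\ge2$ the formula $\Phi_D$ is satisfiable in $\mathcal H_n(A)$ iff $\Psi_D$ is satisfiable in $\mathcal P_3(A)$. Lemma~\ref{lem:domino} therefore gives
\begin{align}
\neg\Phi_D\in L_n\quad&\Longleftrightarrow\quad D\text{ does not tile},\label{eq:tile}\\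
\neg\Phi_D\notin\mathrm{Fin}_n\quad&\Longleftarrow\quad D\text{ tiles periodically}.\label{eq:periodic}
\end{align}

\begin{proof}[Proof of Theorem~\ref{thm:main}]
Let $n\ge3$. By \eqref{eq:tile}, a decision procedure for $L_n$ would decide which domino systems tile, contradicting Berger's theorem. The decidability of $L_1$ and $L_2$ follows from the complexity bounds of Theorem~\ref{thm:equiv}, proved in Section~\ref{sec:products}.
\end{proof}

\section{Finite cubes and the irreflexive relation}\label{sec:strong}

Disjoint sets $X,Y$ are \emph{recursively inseparable} if no decidable set contains $X$ and is disjoint from $Y$. By a theorem of Gurevich and Koryakov \cite{GK} (see also \cite[\S3.1]{BGG}), the set of domino systems that do not tile and the set of those that tile periodically are recursively inseparable.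

\begin{proof}[Proof of Theorem~\ref{thm:strong}]
(1) The logic $L_n$ is r.e.\ by Lemma~\ref{lem:re}, and by \eqref{eq:tile} the map $D\mapsto\neg\Phi_D$ reduces to it the $\Sigma^0_1$-complete set of systems that do not tile.

(2) Let $L_n\subseteq L\subseteq\mathrm{Fin}_n$ and $S=\{D:\neg\Phi_D\in L\}$. By \eqref{eq:tile}, $S$ contains every $D$ that does not tile. By \eqref{eq:periodic}, $S$ contains no $D$ that tiles periodically. If $L$ were decidable, so would be $S$, contradicting recursive inseparability.

(3) A formula lies outside $\mathrm{Fin}_n$ iff a search through all $m\ge2$, all valuations of its variables on $m^n$ and all points finds a refutation. So $\mathrm{Fin}_n$ is co-r.e. Since $L_n\subseteq\mathrm{Fin}_n$ by Lemma~\ref{lem:inflate}, part (2) applies to $L=\mathrm{Fin}_n$, which is thus undecidable. A set that is r.e.\ and co-r.e.\ is decidable, so $\mathrm{Fin}_n$ is not r.e., and it differs from the r.e.\ set $L_n$. If $\varphi\in\mathrm{Fin}_n\setminus L_n$, then $\neg\varphi$ is satisfiable in $\mathcal H_n(\omega)$ and in no $\mathcal H_n(m)$ with $2\le m<\omega$; nor in $\mathcal H_n(1)$, which is a p-morphic image of $\mathcal H_n(2)$, nor in $\mathcal H_n(0)$,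 which has no points.

(4) For hardness, let $\varphi^\circ$ be obtained from $\varphi$ by replacing $\Diamond\psi$ recursively with $\psi\vee\Diamond\psi$ (equivalently, $\Box\psi$ with $\psi\wedge\Box\psi$). The $\overline H$-neighbors of $f$ are $f$ and its $H$-neighbors, so by induction $\varphi$ is true at $f$ in $(\omega^n,\overline H)$ iff $\varphi^\circ$ is true at $f$ in $(\omega^n,H)$ under the same valuation. Hence $\varphi\mapsto\varphi^\circ$ reduces $L_n$ to $\mathrm{Log}(\omega^n,H)$, and (1) applies.

For membership in $\Sigma^0_1$ the proof of Lemma~\ref{lem:re} needs a change, because Lemma~\ref{lem:inflate} fails for $H$: the formula $\Box\bot$ is satisfiable in $(1^n,H)$ but not in $(\omega^n,H)$. We exclude finite domains instead. Define $\varphi^\dagger(x_0,\dots,x_{n-1})$, in first-order logic with equality, like $\varphi^*$ but with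
\[
(\Diamond\psi)^\dagger=\bigvee_{d<n}\exists x'\,\bigl(x'\ne x_d\wedge\psi^\dagger[x'/x_d]\bigr),
\]
where $x'$ is a new variable. As before, $\varphi$ is valid in $(\omega^n,H)$ iff the universal closure of $\varphi^\dagger$ holds in all structures with domain $\omega$, that is, in all countably infinite structures. An infinite structure for a countable language has a countably infinite elementary substructure, so this is equivalent to truth in all infinite structures, i.e., to being a consequence of the sentences ``there are at least $k$ elements'' $(k\ge1)$. These form a decidable set of axioms, so their consequences are r.e.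
\end{proof}

\section{Comparison with products of $\mathbf{S5}$}\label{sec:products}

The translation $\sharp$ is not polynomial: $\langle i\rangle\psi$ contains six copies of $\psi$, so nested diamonds cause an exponential blow-up. The same happens, with $n$ copies, when $\Diamond\psi$ is replaced with $\bigvee_i\Diamond_i\psi$. The remedy is to name subformulas by fresh variables, which bounds the nesting depth.

\begin{proof}[Proof of Theorem~\ref{thm:equiv}]
By Lemmas~\ref{lem:s5n} and~\ref{lem:re}, an $n$-modal formula is outside $\mathbf{S5}^n$ iff its negation is satisfiable in some $\mathcal P_n(A)$ with $|A|\ge2$, and a unimodal formula is outside $L_n$ iff its negation is satisfiable in some $\mathcal H_n(A)$ with $|A|\ge2$. So it suffices to find polynomial-time maps $\varphi\mapsto\varphi'$ in both directions such that, for every $A$ with $|A|\ge2$, $\varphi$ is satisfiable in one frame on $A^n$ iff $\varphi'$ is satisfiable in the other; then $\varphi\mapsto\neg(\neg\varphi)'$ is a reduction of the logics.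

Given a formula $\varphi$ of either language, take a fresh variable $q_\psi$ for each subformula $\psi$ and let $\mathrm{def}_\psi$ be the clause
\[
q_p\leftrightarrow p,\quad q_{\neg\psi}\leftrightarrow\neg q_\psi,\quad q_{\psi\wedge\psi'}\leftrightarrow q_\psi\wedge q_{\psi'},\quad q_{\Diamond_i\psi}\leftrightarrow\Diamond_iq_\psi,\quad\text{or}\quad q_{\Diamond\psi}\leftrightarrow\bigvee_{i<n}\Diamond_iq_\psi ,
\]
according to the shape of the subformula. Put $\varphi^\flat=q_\varphi\wedge\Box_0\cdots\Box_{n-1}\bigwedge_\psi\mathrm{def}_\psi$. This is an $n$-modal formula of modal depth at most $n+1$, computable in polynomial time. In $\mathcal P_n(A)$ the prefix $\Box_0\cdots\Box_{n-1}$ is the universal modality. By induction on $\psi$, all clauses are true everywhere iff each $q_\psi$ is true exactly where $\psi$ is, with $\psi$ evaluated in $\mathcal P_n(A)$ if $\varphi$ is $n$-modal and in $\mathcal H_n(A)$ if $\varphi$ is unimodal; the latter case uses $\overline H=\bigcup_i{\sim_i}$. Since the $q_\psi$ are fresh, they can always be interpreted in this way. Hence $\varphi^\flat$ is satisfiable in $\mathcal P_n(A)$ iff $\varphi$ is satisfiable in $\mathcal P_n(A)$, respectively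 $\mathcal H_n(A)$.

For unimodal $\varphi$ take $\varphi'=\varphi^\flat$. For $n$-modal $\varphi$, rename variables so that the $p_i$ do not occur and take $\varphi'=\blacksquare\chi\wedge(\varphi^\flat)^\sharp$; this is correct by Proposition~\ref{prop:transfer}. Each level of nesting multiplies the length by a bounded factor under $\sharp$, and there are at most $n+1$ levels, so for fixed $n$ the map is polynomial.

The logic $\mathbf{S5}^1=\mathbf{S5}$ is coNP-complete \cite{Ladner}, and satisfiability for $\mathbf{S5}^2$ is NExpTime-complete \cite{Marx}, so $\mathbf{S5}^2$ is coNExpTime-complete. Both bounds pass to $L_1$ and $L_2$ through the two reductions. The case $n\ge3$ is Theorem~\ref{thm:strong}(1).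
\end{proof}

Theorem~\ref{thm:strong}(3) shows that finite cubes do not determine $L_n$, but a finite frame validating $L_n$ need not be a cube, and Lemma~\ref{lem:rigid} says nothing about it. What does carry over to such a frame is every formula of $L_n$, and Proposition~\ref{prop:transfer} puts a copy of $\mathbf{S5}^n$ among these formulas. We use the theorem of Kurucz \cite{Kurucz}: there is a $3$-modal formula $\theta$ that is satisfiable in a product of three $\mathbf{S5}$-frames but in no finite frame validating $\mathbf{S5}^3$.

\begin{proof}[Proof of Corollary~\ref{cor:fmp}]
Rename variables so that the $p_i$ do not occur in $\theta$. By Lemmas~\ref{lem:s5n} and~\ref{lem:slice}, $\theta$ is satisfiable in some $\mathcal P_n(A)$ with $|A|\ge2$. By Proposition~\ref{prop:transfer} and Lemma~\ref{lem:re}, $\blacksquare\chi\wedge\theta^\sharp$ is satisfiable in $\mathcal H_n(\omega)$, so its negation is not in $L_n$. Suppose that $\blacksquare\chi\wedge\theta^\sharp$ is true at a point $w$ of a finite frame $(W,R)$ validating $L_n$, under a valuation $V$. Passing to a generated subframe, we may assume that every point of $W$ is reachable from $w$ by an $R$-path.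

\emph{The formula $\blacksquare\chi$ is true throughout $W$.} The formulas $\Box\psi\to\psi$ and $\Box^n\psi\to\Box^{n+1}\psi$ belong to $L_n$ for every $\psi$. Starting from $\Box^n\chi$ at $w$, the second (applied to $\psi=\Box^k\chi$) gives $\Box^k\chi$ at $w$ for all $k\ge n$, and the first gives it for all $k<n$. So $\chi$ is true at all points of $W$, and then so is $\blacksquare\chi$. This remains the case under any valuation that agrees with $V$ on $p_0,\dots,p_{n-1}$; call such valuations \emph{admissible}.

\emph{The operators $\langle i\rangle$ are diamonds.} Write $v\,R_i\,v'$ if $vRv'$ and $V$ gives $p_i$ different values at $v$ and $v'$, and let $Q_i=R_i\cup(R_i\circ R_i)$. Under an admissible valuation $B_i$ is the diamond of $R_i$, so $\langle i\rangle$ is the diamond of $Q_i$. By induction, for every $n$-modal $\psi$ without the $p_i$ and every admissible valuation, $\psi^\sharp$ is true at $v$ in $(W,R)$ iff $\psi$ is true at $v$ in $(W,Q_0,\dots,Q_{n-1})$. In particular $\theta$ is satisfiable in $(W,Q_0,Q_1,Q_2)$.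

\emph{The frame $(W,Q_0,Q_1,Q_2)$ validates $\mathbf{S5}^3$.} Let $\psi\in\mathbf{S5}^3$. Renaming variables affects neither membership in $\mathbf{S5}^3$ nor validity in a frame, so assume that the $p_i$ do not occur in $\psi$. By Lemma~\ref{lem:slice}, $\psi\in\mathbf{S5}^n$, so $\neg\psi$ is not satisfiable in $\mathcal P_n(\omega)$. By Proposition~\ref{prop:transfer}, $\blacksquare\chi\wedge\neg\psi^\sharp$ is not satisfiable in $\mathcal H_n(\omega)$, that is, $\blacksquare\chi\to\psi^\sharp$ belongs to $L_n$ and is valid in $(W,R)$. Hence $\psi^\sharp$ is true throughout $W$ under every admissible valuation. Admissible valuations are arbitrary on the variables of $\psi$, so $\psi$ is valid in $(W,Q_0,Q_1,Q_2)$.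

Thus $\theta$ is satisfiable in a finite frame validating $\mathbf{S5}^3$, contrary to its choice. So $\neg(\blacksquare\chi\wedge\theta^\sharp)$ lies outside $L_n$ but is valid in every finite frame for $L_n$.
\end{proof}

\begin{thebibliography}{9}

\bibitem{Berger}
Berger, \emph{The undecidability of the domino problem}, Mem.\ AMS 66, 1966.

\bibitem{BGG}
B\"orger, Gr\"adel and Gurevich, \emph{The Classical Decision Problem}.

\bibitem{GK}
Gurevich and Koryakov, \emph{Remarks on Berger's paper on the domino problem}, Siberian Math.\ J.\ 13 (1972), 319--321.

\bibitem{Kurucz}
Kurucz, \emph{$\mathbf{S5}\times\mathbf{S5}\times\mathbf{S5}$ lacks the finite model property}, Advances in Modal Logic 3, 2002.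

\bibitem{Ladner}
Ladner, SIAM J.\ Comput.\ 6 (1977).

\bibitem{Marx}
Marx, \emph{Complexity of products of modal logics}, J.\ Logic Comput.\ 9 (1999).

\end{thebibliography}
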